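# Non-trivial steady Navier–Stokes flows with compact support in $L^2(\mathbb R^3)$

**Conventions.** Repeated indices are summed, except that $\xi$ is never summed implicitly. We write $(a\otimes b)_{ij}=a_ib_j$, $(\operatorname{div}T)_i=\partial_jT_{ij}$ and $(\nabla v)_{ij}=\partial_jv_i$. Tensors are $3\times3$ and $|\cdot|$ is the Euclidean (Frobenius) norm. $\mathbb T^3=\mathbb R^3/\mathbb Z^3$. For a $\mathbb Z^3$-periodic $F$ and an integer $\sigma\ge1$ put $F_\sigma(x)=F(\sigma x)$, so that $\nabla(F_\sigma)=\sigma(\nabla F)_\sigma$.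

## 1. A dipole cut from the logarithm on $\mathbb R^2$

Fix $r\in(0,\frac18)$ and $\chi\in C_c^\infty(B_r)$, where $B_r\subset\mathbb R^2$ is the open disc of radius $r$, with $\chi=1$ on $B_{r/2}$. For $0<\varepsilon<r/4$ let
$$\psi_\varepsilon(y)=\chi(y)\,g_\varepsilon(y),\qquad g_\varepsilon(y)=\tfrac12\log(|y|^2+\varepsilon^2),\qquad y\in\mathbb R^2 .$$
The whole lecture turns on the function $\partial_1\psi_\varepsilon$, a smoothed dipole. It has two properties that look as if they should exclude each other: its $L^2$ norm is as large as we like, while $\Delta\psi_\varepsilon$ stays bounded in $L^1$.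

On $B_r$ we have $|y|^2\le|y|^2+\varepsilon^2<1$, hence $|g_\varepsilon|\le|\log|y||$. Next, $\nabla g_\varepsilon=y/(|y|^2+\varepsilon^2)$, so $|\nabla g_\varepsilon|\le|y|^{-1}$. Finally
$$\Delta g_\varepsilon=\frac{2}{|y|^2+\varepsilon^2}-\frac{2|y|^2}{(|y|^2+\varepsilon^2)^2}=\frac{2\varepsilon^2}{(|y|^2+\varepsilon^2)^2}\ge0,\qquad \int_{\mathbb R^2}\Delta g_\varepsilon=2\pi\Big[-\frac{\varepsilon^2}{s^2+\varepsilon^2}\Big]_{s=0}^{\infty}=2\pi .$$
Now use $\nabla\psi_\varepsilon=\chi\nabla g_\varepsilon+g_\varepsilon\nabla\chi$ and $\Delta\psi_\varepsilon=\chi\Delta g_\varepsilon+2\nabla\chi\cdot\nabla g_\varepsilon+g_\varepsilon\Delta\chi$. The derivatives of $\chi$ live in $r/2\le|y|\le r$, where $g_\varepsilon$ and $\nabla g_\varepsilon$ are bounded uniformly in $\varepsilon$. Since $\log^2|y|$ and $|y|^{-q}$ with $q<2$ are integrable near $0$ in the plane, we get, uniformly in $\varepsilon$,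
$$\|\psi_\varepsilon\|_{L^2}\le C,\qquad \|\nabla\psi_\varepsilon\|_{L^q}\le C_q\ \ (1\le q<2),\qquad \|\Delta\psi_\varepsilon\|_{L^1}\le C. \tag{1}$$
On the other hand $\partial_1\psi_\varepsilon=y_1/(|y|^2+\varepsilon^2)$ on $B_{r/2}$. In polar coordinates, using $s^2+\varepsilon^2\le2s^2$ for $s\ge\varepsilon$,
$$\|\partial_1\psi_\varepsilon\|_{L^2}^2\ \ge\ \pi\int_\varepsilon^{r/2}\frac{s^3\,ds}{(s^2+\varepsilon^2)^2}\ \ge\ \frac\pi4\log\frac r{2\varepsilon}\ \longrightarrow\ \infty\qquad(\varepsilon\to0). \tag{2}$$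

Here is what this is for. We shall build solutions of the steady Navier–Stokes equations by superposing thin, rapidly oscillating tubes of fluid whose velocity is $f$ times a fixed direction, with $f$ a function of the two transversal variables. The amplitude of such a tube is measured in $L^2$, and its viscous force $\Delta f$ has to be written as the divergence of something small in $L^1$. If $f=c\,\partial_1\psi_\varepsilon$ with $\|f\|_{L^2}=1$, then $c\to0$ by (2), and
$$\Delta f=\operatorname{div}\big(c\,\Delta\psi_\varepsilon\,e_1\big),\qquad \|c\,\Delta\psi_\varepsilon\,e_1\|_{L^1}\le Cc\longrightarrow0 .$$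
So the viscous force of a tube of unit $L^2$ size can be made negligible.

## 2. Steady solutions in $L^p$, and three families tried by hand

The incompressible Navier–Stokes equations on $\mathbb R^3$ are
$$\partial_tu+u\cdot\nabla u=\Delta u-\nabla\pi+\operatorname{div}\mathbb F,\qquad\operatorname{div}u=0,$$
with velocity $u$, pressure $\pi$ and forcing tensor $\mathbb F$. Throughout, $\mathbb F=0$.

**Definition.** A *steady solution* is a field $u\in L^2_{\rm loc}(\mathbb R^3)^3$ together with a distribution $\pi$ on $\mathbb R^3$ such that, in the sense of distributions on $\mathbb R^3$,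
$$\operatorname{div}(u\otimes u)=\Delta u-\nabla\pi,\qquad\operatorname{div}u=0. \tag{3}$$
It is *non-trivial* if $u\not\equiv0$. For $1\le p<3$ it is a steady solution *in $L^p$* if moreover $u\in L^p(\mathbb R^3)^3$.

The requirement $u\in L^2_{\rm loc}$ is there so that $u\otimes u$ is locally integrable. For smooth divergence-free $u$, $\operatorname{div}(u\otimes u)=u\cdot\nabla u$. The question is whether there exist an exponent $p\in[1,3)$ and a non-trivial steady solution in $L^p$. We first try three families.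

*Potential flows.* Let $u=\nabla\varphi$ with $\varphi$ harmonic. Then $\operatorname{div}u=0$, $\Delta u=0$ and $u\cdot\nabla u=\nabla\frac{|u|^2}2$, so $u$ is a steady solution with $\pi=-\frac{|u|^2}2$. But $u$ is harmonic, and the mean value property with Hölder's inequality gives $|u(x)|\le|B_\varrho|^{-1/p}\|u\|_{L^p}\to0$ as the radius $\varrho\to\infty$. So none of these is in $L^p$, except $0$.

*Pipes.* Let $u(x)=\varphi(x)\,\xi$ with $\xi\ne0$ a fixed vector and $\varphi$ smooth and constant in the direction $\xi$. Then $\operatorname{div}u=\xi\cdot\nabla\varphi=0$ and $\operatorname{div}(u\otimes u)=\xi\,(\xi\cdot\nabla)\varphi^2=0$: the nonlinear term vanishes whatever $\varphi$ is. But (3) then demands $(\Delta\varphi)\xi=\nabla\pi$; so $\pi$ depends on $x\cdot\xi$ only while $\Delta\varphi$ does not depend on $x\cdot\xi$, and $\Delta\varphi$ must be constant. And by Fubini a non-zero function that is constant along $\xi$ is in no $L^p(\mathbb R^3)$. Pipes solve the nonlinear part for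 free; viscosity and decay are the trouble.

*Smooth fields of compact support.* Let $u\in C_c^\infty$ solve (3). Pair the equation with $u$. The nonlinear term gives $\frac12\int u\cdot\nabla|u|^2=0$, the pressure gives $0$ since $\operatorname{div}u=0$, so $\int|\nabla u|^2=0$ and $u=0$. Hence a compactly supported solution must be rough. The three theorems below show how rough.

**Theorem 1 (existence).** Let $U\subset\mathbb R^3$ be an open ball, $v_0\in C_c^\infty(U)^3$ with $\operatorname{div}v_0=0$, $q\in[1,2)$, $\tau\in(0,1]$. There is a steady solution $u\in L^2(\mathbb R^3)^3$, with $u$ and $\pi$ supported in $\overline U$, such that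
$$\|u-v_0\|_{L^q}<\tau,\qquad \|u\|_{L^2}\le\|v_0\|_{L^2}+6\,\|v_0\otimes v_0-\nabla v_0-\nabla v_0^T\|_{L^1}^{1/2}+\tau .$$

This answers the question: **yes**. Take $v_0\ne0$, for instance the curl of a suitable bump, and $\tau<\|v_0\|_{L^q}$. Then $u\not\equiv0$. Being in $L^2$ with compact support, $u$ lies in $L^p(\mathbb R^3)\cap L^2_{\rm loc}$ for every $p\in[1,2]$.

**Theorem 2 ($p=3$; known, proved here for completeness).** A steady solution $u\in L^3(\mathbb R^3)$ is $0$. Hence the non-trivial solutions of Theorem 1 are not in $L^3$ and, being compactly supported, not in $L^3_{\rm loc}$.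

**Theorem 3.** (a) Every divergence-free $v\in C_c^\infty(\mathbb R^3)^3$, whether or not it is a steady solution, is the weak $L^2$ limit of a sequence of steady solutions supported in a fixed ball, which also converges to $v$ strongly in $L^q$ for each $q\in[1,2)$.
(b) If $2<p<\infty$, every sequence of steady solutions bounded in $L^p(\mathbb R^3)$ has a subsequence converging strongly in $L^2_{\rm loc}$, and weakly in $L^p$, to a steady solution.

Existence of non-trivial solutions for individual exponents $p\in(2,3)$ is not decided here. By Theorem 3(b), the behavior in (a) cannot occur for $L^p$-bounded sequences with $p>2$.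

## 3. Stresses in $L^1$ and the cost of viscosity for a pipe

We relax the equation by allowing an error on the right-hand side. Let $U$ be an open ball and consider triples $v,\pi,R\in C_c^\infty(U)$ (vector, scalar, tensor) with
$$R\ \text{symmetric},\qquad\operatorname{div}v=0,\qquad \operatorname{div}(v\otimes v)-\Delta v+\nabla\pi=\operatorname{div}R. \tag{4}$$
The tensor $R$ is called the *stress*. For example, *every* divergence-free $v_0\in C_c^\infty(U)^3$ is part of such a triple: since $\operatorname{div}(\nabla v_0^T)=\nabla\operatorname{div}v_0=0$, the choice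
$$\pi_0=0,\qquad R_0=v_0\otimes v_0-\nabla v_0-\nabla v_0^T \tag{5}$$
satisfies (4). We want to replace $v$ by $v+w$ so that the new stress is much smaller in $L^1$, with $\|w\|_{L^2}\lesssim\|R\|_{L^1}^{1/2}$. Iterating, the corrections are then summable in $L^2$ and the stress tends to $0$.

The natural attempt uses pipes. Let $w=\sum_\xi a_\xi f_{\xi,\sigma}\,\xi$, where $\xi$ runs over finitely many directions, $f_\xi$ is a periodic pipe profile, that is $\xi\cdot\nabla f_\xi=0$, with $\int_{\mathbb T^3}f_\xi^2=1$, the six pipes are disjoint, and the $a_\xi$ are slowly varying amplitudes. On average $w\otimes w$ is $\sum_\xi a_\xi^2\,\xi\otimes\xi$, and the $a_\xi$ can be chosen so that this is $-R$ plus a multiple of the identity, which is absorbed in the pressure. The fluctuation $f_{\xi,\sigma}^2-1$ is a high-frequency function, and inverting one derivative gains $\sigma^{-1}$; so we need $\sigma$ large. The cross term $v\otimes w$ is small in $L^1$ if $f_\xi$ is concentrated near a line.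

What remains is viscosity, and here the attempt stops. The obvious way to write $\Delta w$ as the divergence of a symmetric tensor is $\Delta w=\operatorname{div}(\nabla w+\nabla w^T)$. On a unit cube with integer vertices on which $a_\xi$ equals a constant $a_0$ (and for a single $\xi$ with $|\xi|^2=2$), we have $|\nabla w|=\sqrt2\,|a_0|\,\sigma\,|(\nabla f_\xi)_\sigma|$, so the $L^1$ norm of $\nabla w$ there is exactly $\sqrt2\,|a_0|\,\sigma\,\|\nabla f_\xi\|_{L^1(\mathbb T^3)}$ (the symmetrized gradient $\nabla w+\nabla w^T$ is $\sqrt2$ times larger, because $\nabla f_\xi\perp\xi$). Can a clever profile make this small? No. For $\phi\in C_c^\infty(\mathbb R^2)$,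
$$|\phi(y)|\le\tfrac12\int|\partial_1\phi(s,y_2)|\,ds,\qquad|\phi(y)|\le\tfrac12\int|\partial_2\phi(y_1,s)|\,ds ,$$
and multiplying the two and integrating over $y$,
$$\|\phi\|_{L^2}^2\le\tfrac14\|\partial_1\phi\|_{L^1}\|\partial_2\phi\|_{L^1}\le\tfrac14\|\nabla\phi\|_{L^1}^2 . \tag{6}$$
So a profile of unit $L^2$ size has $\|\nabla\phi\|_{L^1}\ge2$, and the viscous stress is at least of order $|a_0|\sigma$, with $\sigma$ large. Concentrating further does not help: $\phi\mapsto\mu\,\phi(\mu\,\cdot)$ preserves both $\|\phi\|_{L^2}$ and $\|\nabla\phi\|_{L^1}$. The problem is exactly critical.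

The way past this point is Section 1. We are not obliged to use $\nabla f$: any field in $L^1$ with divergence $\Delta f$ will do. For $f=c\,\partial_1\psi_\varepsilon$ we use $c\,\Delta\psi_\varepsilon\,e_1$. There is no conflict with (6): by (6) and (2), $\|\nabla\partial_1\psi_\varepsilon\|_{L^1}\ge2\|\partial_1\psi_\varepsilon\|_{L^2}\to\infty$ while $\|\Delta\psi_\varepsilon\|_{L^1}\le C$. Second derivatives are not controlled by the Laplacian in $L^1$, and this failure works in our favor. The new viscous stress has size $\sigma c$, and since $c$ depends on $\varepsilon$ only, we may fix $\sigma$ first and then make $c$ as small as we like.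

Two things must still be repaired. The tensor we obtain is not symmetric, and symmetrizing leaves a force that must itself be written as the divergence of a compactly supported symmetric tensor, with an estimate starting from $L^1$. Section 5 supplies that.

## 4. Six directions and six disjoint periodic pipes

Let
$$\Lambda=\{e_i+e_j,\ e_i-e_j:\ 1\le i<j\le3\},$$
six pairwise non-parallel vectors with $|\xi|^2=2$.

**Lemma 1 (algebra).** There are linear functions $\lambda_\xi$, $\xi\in\Lambda$, on symmetric matrices with $M=\sum_{\xi\in\Lambda}\lambda_\xi(M)\,\xi\otimes\xi$, and $\lambda_\xi(M)\ge\frac18$ whenever all entries of $M-\mathrm{Id}$ are at most $\frac1{10}$ in modulus.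

*Proof.* For $\{i,j,k\}=\{1,2,3\}$ put $s_{ij}=\frac12(M_{ii}+M_{jj}-M_{kk})$ and $\lambda_{e_i\pm e_j}=\frac12(s_{ij}\pm M_{ij})$. For $i\neq j$ only $e_i\pm e_j$ contribute to the $(i,j)$ entry of the sum, which is $\lambda_{e_i+e_j}-\lambda_{e_i-e_j}=M_{ij}$. The $(i,i)$ entry is $\sum_{j\ne i}(\lambda_{e_i+e_j}+\lambda_{e_i-e_j})=\sum_{j\ne i}s_{ij}=M_{ii}$. If $M$ is close to $\mathrm{Id}$ as stated, then $s_{ij}\ge\frac12(0.9+0.9-1.1)=0.35$, so $\lambda_\xi\ge\frac12(0.35-0.1)=\frac18$. $\square$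

For instance $M=\mathrm{Id}$ has all six coefficients equal to $\frac14$.

**Step 1: coordinates across a pipe.** We want explicit transversal coordinates in which periodicity is visible. For $\xi=e_i\pm e_j$ with $i<j$ and $k$ the third index, put
$$A_\xi=\tfrac1{\sqrt2}(e_i\mp e_j),\qquad A'_\xi=e_k,\qquad Y_\xi(x)=(x\cdot A_\xi,\ x\cdot A'_\xi)\in\mathbb R^2 .$$
Then $(A_\xi,A'_\xi,\xi/\sqrt2)$ is an orthonormal basis, and for $m\in\mathbb Z^3$ the point $Y_\xi(m)=\big(\frac{m_i\mp m_j}{\sqrt2},m_k\big)$ runs through the lattice $\Gamma=\frac1{\sqrt2}\mathbb Z\times\mathbb Z$. Distinct points of $\Gamma$ are at distance at least $\frac1{\sqrt2}$.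

**Step 2: disjoint axes.** We need the six pipes to be disjoint, so that products of different pipes vanish. For $\xi\ne\xi'$ the sets $p+\mathbb R\xi+\mathbb Z^3$ and $p'+\mathbb R\xi'+\mathbb Z^3$ meet if and only if $p-p'\in\mathbb R\xi+\mathbb R\xi'+\mathbb Z^3$, a countable union of planes, hence a null set. Choosing the points one after the other, we find $p_\xi$, $\xi\in\Lambda$, such that the six sets $p_\xi+\mathbb R\xi+\mathbb Z^3$ are pairwise disjoint. They project to compact circles in $\mathbb T^3$, because $\xi\in\mathbb Z^3$. So we can fix $r\in(0,\frac18)$ such that their closed $r$-neighborhoods are pairwise disjoint. This is the $r$ to be used in Section 1.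

**Step 3: periodization.** We turn a planar profile into a periodic pipe and compute its norms. For $\phi\in C_c^\infty(B_r)$ let
$$F(x)=\sum_{\gamma\in\Gamma}\phi\big(Y_\xi(x-p_\xi)-\gamma\big).$$
The supports of the terms are disjoint, since $2r<\frac14<\frac1{\sqrt2}$. $F$ is smooth, and $\mathbb Z^3$-periodic because a shift of $x$ by $m$ shifts $\Gamma$ by $Y_\xi(m)\in\Gamma$. Also $\xi\cdot\nabla F=0$, and $F$ is supported in the $r$-neighborhood of $p_\xi+\mathbb R\xi+\mathbb Z^3$. For $1\le q<\infty$ we claim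
$$\|F\|_{L^q(\mathbb T^3)}^q=\sqrt2\,\|\phi\|^q_{L^q(\mathbb R^2)}. \tag{7}$$
By translation invariance take $p_\xi=0$. Then $F(x)=\bar F\big(\frac{x_i\mp x_j}{\sqrt2},x_k\big)$ with $\bar F=\sum_{\gamma}\phi(\cdot-\gamma)$. For fixed $x_j,x_k$ this is a $1$-periodic function of $x_i$, so
$$\int_0^1|F|^q\,dx_i=\int_0^1\big|\bar F\big(\tfrac t{\sqrt2},x_k\big)\big|^q\,dt=\sqrt2\int_0^{1/\sqrt2}|\bar F(y_1,x_k)|^q\,dy_1 .$$
Integrating in $x_j$ and $x_k$ gives $\sqrt2\int_{[0,1/\sqrt2]\times[0,1]}|\bar F|^q\,dy$. Since the terms of $\bar F$ have disjoint supports, $|\bar F|^q=\sum_\gamma|\phi(\cdot-\gamma)|^q$, and the integral over a fundamental cell of $\Gamma$ is $\int_{\mathbb R^2}|\phi|^q$. This proves (7).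

**Step 4: the normalized dipole pipes.** We now insert the profile of Section 1. Put
$$\Phi_\xi(x)=c\sum_{\gamma\in\Gamma}\psi_\varepsilon\big(Y_\xi(x-p_\xi)-\gamma\big),\qquad f_\xi=A_\xi\cdot\nabla\Phi_\xi,\qquad c=2^{-1/4}\,\|\partial_1\psi_\varepsilon\|_{L^2(\mathbb R^2)}^{-1}.$$
Then $f_\xi$ is $c$ times the periodization of $\partial_1\psi_\varepsilon$, and (7) gives $\int_{\mathbb T^3}f_\xi^2=\sqrt2\,c^2\|\partial_1\psi_\varepsilon\|_{L^2}^2=1$. The number $c$ depends on $\varepsilon$ only, and $c\to0$ as $\varepsilon\to0$ by (2). Likewise $|\nabla\Phi_\xi|$ and $\Delta\Phi_\xi$ are $c$ times the periodizations of $|\nabla\psi_\varepsilon|$ and $\Delta\psi_\varepsilon$. So (1) and (7) (whose proof does not use smoothness of $\phi$) yield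
$$\|\Phi_\xi\|_{L^2(\mathbb T^3)}\le Cc,\qquad\|\nabla\Phi_\xi\|_{L^q(\mathbb T^3)}\le C_qc\ \ (1\le q<2),\qquad\|\Delta\Phi_\xi\|_{L^1(\mathbb T^3)}\le Cc. \tag{8}$$
Moreover $\xi\cdot\nabla\Phi_\xi=\xi\cdot\nabla f_\xi=0$, and the supports of the six functions $\Phi_\xi$ are pairwise disjoint.

**Step 5: inverting the fluctuation of $f_\xi^2$.** We need $f_\xi^2-1$ as a divergence with a bound independent of $\varepsilon$. Let $\Theta_\xi$ be the smooth periodic mean-zero solution of $\Delta\Theta_\xi=f_\xi^2-1$, which exists since the right side has mean zero. The Green function of $\mathbb T^3$ is smooth away from $0$ and differs from $-\frac1{4\pi|x|}$ by a smooth function near $0$, so its gradient is integrable. By Young's inequality,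
$$\|\nabla\Theta_\xi\|_{L^1(\mathbb T^3)}\le C\|f_\xi^2-1\|_{L^1(\mathbb T^3)}\le2C, \tag{9}$$
uniformly in $\varepsilon$. Also $\xi\cdot\nabla\Theta_\xi$ is periodic with mean zero and $\Delta(\xi\cdot\nabla\Theta_\xi)=\xi\cdot\nabla(f_\xi^2)=0$. Hence $\xi\cdot\nabla\Theta_\xi=0$.

**Step 6: from the torus to the ball.** Norms on $\mathbb T^3$ control norms of fast oscillating functions on a bounded set. If $U$ is an open ball, $\sigma\ge1$ an integer, $F$ periodic and $1\le q\le2$, then
$$\|F_\sigma\|_{L^q(U)}\le C_U\|F\|_{L^q(\mathbb T^3)} . \tag{10}$$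
Indeed $U$ is covered by at most $C\sigma^3$ cubes of the grid $\sigma^{-1}(\mathbb Z^3+[0,1]^3)$, with $C$ depending on the radius of $U$, and over each of them the integral of $|F_\sigma|^q$ is $\sigma^{-3}\|F\|_{L^q(\mathbb T^3)}^q$.

## 5. Symmetric tensors with prescribed divergence in a ball

If $S\in C_c^\infty(U)$ is symmetric, $G=\operatorname{div}S$ and $K(x)=b+Mx$ with $M$ skew, then $\int G\cdot K=-\int S:M=0$. So $\int G=0$ and $\int(x_iG_j-x_jG_i)=0$ are necessary. The second condition is not automatic: for $G=(-\partial_2\varphi,\partial_1\varphi,0)$ with $\varphi\in C_c^\infty(U)$, we have $\int G=0$, but $\int(x_1G_2-x_2G_1)=\int(x_1\partial_1\varphi+x_2\partial_2\varphi)=-2\int\varphi$. The lemma says that the conditions are also sufficient, with an $L^1$ bound.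

**Lemma 2 (compactly supported symmetric antidivergence).** Let $U$ be an open ball. There is $C_U$ such that every $G\in C_c^\infty(U)^3$ with $\int G=0$ and $\int(x_iG_j-x_jG_i)=0$ for all $i,j$ equals $\operatorname{div}S$ for some symmetric $S\in C_c^\infty(U)$ with $\|S\|_{L^1}\le C_U\|G\|_{L^1}$.

*Proof.* **Step 1: Bogovskii's operator.** We first solve scalar divergence equations inside $U$. Fix $h\in C_c^\infty(U)$ with $\int h=1$, supported in a closed ball inside $U$; as $U$ is convex, it is star-shaped with respect to every point of that ball. Let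
$$\mathcal Bg(x)=\int_Ug(y)N(x,y)\,dy,\qquad N(x,y)=(x-y)\int_1^\infty h\big(y+t(x-y)\big)\,t^2\,dt .$$
The following is classical (Galdi, *An Introduction to the Mathematical Theory of the Navier–Stokes Equations*, 2nd ed., Lemma III.3.1 and its proof). For $g\in C_c^\infty(U)$ with $\int g=0$: $\mathcal Bg\in C_c^\infty(U)^3$, $\operatorname{div}\mathcal Bg=g$, and $\|\nabla\mathcal Bg\|_{L^s}\le C_s\|g\|_{L^s}$ for $1<s<\infty$, with $C_s$ depending only on $s,U,h$.

**Step 2: a bound that starts from $L^1$.** The gradient bound excludes $s=1$, so we gain integrability from the kernel instead. Let $\varrho$ be the radius of $U$ and $x,y\in U$. The integrand in $N$ vanishes when $t|x-y|\ge2\varrho$, because then $y+t(x-y)\notin U$. Hence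
$$|N(x,y)|\le\|h\|_\infty\,|x-y|\int_0^{2\varrho/|x-y|}t^2\,dt=\|h\|_\infty|x-y|\,\frac{(2\varrho)^3}{3|x-y|^3}\le C|x-y|^{-2}.$$
Since $|x|^{-5/2}$ is locally integrable on $\mathbb R^3$, $\sup_{y\in U}\|N(\cdot,y)\|_{L^{5/4}(U)}<\infty$, and Minkowski's inequality gives $\|\mathcal Bg\|_{L^{5/4}}\le C\|g\|_{L^1}$.

**Step 3: an antidivergence, not yet symmetric.** Let the $i$-th row of $T$ be $T_{i\cdot}=\mathcal BG_i$. Then $T\in C_c^\infty(U)$, $\partial_jT_{ij}=G_i$ and $\|T\|_{L^{5/4}}\le C\|G\|_{L^1}$.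

**Step 4: removing the antisymmetric part.** We want a symmetric $S'$ with the same divergence as $Q=\frac12(T-T^T)$. Since $\int T_{ik}=\int T_{ij}\,\partial_jx_k=-\int x_kG_i$, we get $\int Q_{ik}=\frac12\int(x_iG_k-x_kG_i)=0$. So we may put $P_{ij\cdot}=\mathcal BQ_{ij}$ for $i<j$ and extend antisymmetrically in $(i,j)$; then $\partial_kP_{ijk}=Q_{ij}$ for all $i,j$. Define
$$S'_{ij}=\partial_k(P_{ikj}+P_{jki}),$$
which is symmetric in $(i,j)$. Then
$$\partial_jS'_{ij}=\partial_k(\partial_jP_{ikj})+\partial_j\partial_kP_{jki}=\partial_kQ_{ik}+0,$$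
the last term vanishing because $P_{jki}$ is antisymmetric in $(j,k)$. So $\operatorname{div}S'=\operatorname{div}Q$.

**Step 5: conclusion.** $S=\frac12(T+T^T)+S'$ is symmetric, lies in $C_c^\infty(U)$, and $\operatorname{div}S=\operatorname{div}\big(\frac12(T+T^T)+Q\big)=\operatorname{div}T=G$. By Hölder on $U$ and the gradient bound with $s=\frac54$,
$$\|S\|_{L^1}\le C\|S\|_{L^{5/4}}\le C\big(\|T\|_{L^{5/4}}+\|Q\|_{L^{5/4}}\big)\le C\|G\|_{L^1}.\qquad\square$$

## 6. One correction of the velocity

**Proposition.** Let $U$ be an open ball, and let $v,\pi,R\in C_c^\infty(U)$ satisfy (4). For all $\delta>0$ and $q\in[1,2)$ there are $v',\pi',R'\in C_c^\infty(U)$ satisfying (4), with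
$$\|v'-v\|_{L^2}\le6\|R\|_{L^1}^{1/2}+\delta,\qquad\|v'-v\|_{L^q}\le\delta,\qquad\|R'\|_{L^1}\le\delta.$$

*Proof.* The parameters are chosen in the order $\eta$ (hence the amplitudes), then $\sigma$, then $\varepsilon$.

**Step 1: amplitudes.** This step makes the average of $w\otimes w$ equal to $-R$ up to a pressure. Let $\eta>0$ and $\rho=10(|R|^2+\eta^2)^{1/2}$, a smooth positive function with $|R/\rho|\le\frac1{10}$. Let $\chi_R\in C_c^\infty(U)$ with $0\le\chi_R\le1$ and $\chi_R=1$ on $\operatorname{supp}R$. Put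
$$a_\xi=\chi_R\big(\rho\,\lambda_\xi(\mathrm{Id}-R/\rho)\big)^{1/2}.$$
By Lemma 1 the quantity under the root is at least $\rho/8>0$, so $a_\xi\in C_c^\infty(U)$. Since $\chi_R^2R=R$,
$$\sum_{\xi}a_\xi^2\,\xi\otimes\xi=\chi_R^2(\rho\,\mathrm{Id}-R)=\chi_R^2\rho\,\mathrm{Id}-R. \tag{11}$$
Take traces and use $\rho\le10(|R|+\eta)$ and $|\operatorname{tr}R|\le\sqrt3|R|$:
$$\sum_\xi|\xi|^2\int a_\xi^2\le\int\big(3\chi_R^2\rho+|\operatorname{tr}R|\big)\le32\|R\|_{L^1}+30\,\eta|U|. \tag{12}$$
Fix $\eta$ with $(30\eta|U|)^{1/2}\le\delta/4$. From now on $C_a$ denotes constants, possibly different at each occurrence, that depend on $U$, $q$, $\|v\|_{L^\infty}$ and finitely many derivatives of the $a_\xi$, but **not** on $\sigma$ or $\varepsilon$. We assume $\sigma\ge1$ and $c\le1$.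

**Step 2: the perturbation.** We want the pipes $a_\xi f_{\xi,\sigma}\xi$, made exactly divergence-free. Let $\Omega_\xi=\xi\otimes A_\xi-A_\xi\otimes\xi$ and
$$w_\xi=\sigma^{-1}\operatorname{div}\big(a_\xi\Phi_{\xi,\sigma}\,\Omega_\xi\big),\qquad w=\sum_\xi w_\xi,\qquad v'=v+w .$$
Then $w_\xi\in C_c^\infty(U)$ and $\operatorname{div}w_\xi=\sigma^{-1}\partial_i\partial_j(a_\xi\Phi_{\xi,\sigma})(\Omega_\xi)_{ij}=0$ by antisymmetry. Expanding,
$$w_\xi=\sigma^{-1}\big[A_\xi\cdot\nabla(a_\xi\Phi_{\xi,\sigma})\,\xi-\xi\cdot\nabla(a_\xi\Phi_{\xi,\sigma})\,A_\xi\big],$$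
and since $\xi\cdot\nabla\Phi_\xi=0$ and $A_\xi\cdot\nabla(\Phi_{\xi,\sigma})=\sigma f_{\xi,\sigma}$, we have $w_\xi=w^p_\xi+w^c_\xi$ with
$$w^p_\xi=a_\xi f_{\xi,\sigma}\,\xi,\qquad w^c_\xi=\sigma^{-1}\Phi_{\xi,\sigma}\big((A_\xi\cdot\nabla a_\xi)\,\xi-(\xi\cdot\nabla a_\xi)\,A_\xi\big).$$
The $w_\xi$ (and likewise $w_\xi^p$, $w_\xi^c$) have pairwise disjoint supports for different $\xi$.

**Step 3: size of the perturbation.** By (8), (10) and $\|f_\xi\|_{L^2(\mathbb T^3)}=1$, together with $|f_\xi|\le|\nabla\Phi_\xi|$,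
$$\|w^c_\xi\|_{L^2}\le C_a\sigma^{-1}c,\qquad\|w^p_\xi\|_{L^2}\le C_a,\qquad\|w\|_{L^1}+\|w\|_{L^q}\le C_ac. \tag{13}$$
The bound $\|w^p_\xi\|_{L^2}\le C_a$ is not good enough for the Proposition, where the constant $6$ must be universal. So we compute more precisely. We have $(f_\xi^2-1)_\sigma=(\Delta\Theta_\xi)_\sigma=\sigma^{-1}\operatorname{div}\big((\nabla\Theta_\xi)_\sigma\big)$. By disjointness of supports, integration by parts, (9), (10) and (12),
$$\Big\|\sum_\xi w^p_\xi\Big\|_{L^2}^2=\sum_\xi|\xi|^2\int a_\xi^2-\sigma^{-1}\sum_\xi|\xi|^2\int\nabla(a_\xi^2)\cdot(\nabla\Theta_\xi)_\sigma\le32\|R\|_{L^1}+30\eta|U|+C_a\sigma^{-1}. \tag{14}$$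

**Step 4: the errors.** We list what has to be rewritten. By (4) and $w_\xi\otimes w_{\xi'}=0$ for $\xi\ne\xi'$,
$$\operatorname{div}(v'\otimes v')-\Delta v'+\nabla\pi=\operatorname{div}R+\operatorname{div}(v\otimes w+w\otimes v)+\sum_\xi\operatorname{div}(w_\xi\otimes w_\xi)-\Delta w. \tag{15}$$
The tensor $v\otimes w+w\otimes v$ is symmetric with $L^1$ norm at most $2\|v\|_{L^\infty}\|w\|_{L^1}\le C_ac$.

**Step 5: oscillation.** Here $\operatorname{div}R$ is cancelled. Write $w_\xi\otimes w_\xi=a_\xi^2f_{\xi,\sigma}^2\,\xi\otimes\xi+S_\xi^c$ with the symmetric tensor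
$$S_\xi^c=w_\xi^p\otimes w_\xi^c+w_\xi^c\otimes w_\xi^p+w_\xi^c\otimes w_\xi^c,\qquad\|S_\xi^c\|_{L^1}\le2\|w^p_\xi\|_{L^2}\|w^c_\xi\|_{L^2}+\|w^c_\xi\|_{L^2}^2\le C_ac .$$
Put $g_\xi=\xi\cdot\nabla(a_\xi^2)$. Since $\xi\cdot\nabla f_\xi=0$, we have $\operatorname{div}(a_\xi^2f_{\xi,\sigma}^2\,\xi\otimes\xi)=g_\xi f_{\xi,\sigma}^2\,\xi=g_\xi\,\xi+g_\xi(f_\xi^2-1)_\sigma\,\xi$. By (11), $\sum_\xi g_\xi\,\xi=\operatorname{div}\sum_\xi a_\xi^2\,\xi\otimes\xi=\nabla(\chi_R^2\rho)-\operatorname{div}R$. Therefore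
$$\operatorname{div}R+\sum_\xi\operatorname{div}(a_\xi^2f_{\xi,\sigma}^2\,\xi\otimes\xi)=\nabla(\chi_R^2\rho)+\sum_\xi g_\xi(f_\xi^2-1)_\sigma\,\xi. \tag{16}$$
To write the last sum as a divergence up to a small force, let
$$T_\xi=\sigma^{-1}g_\xi\big[\xi\otimes(\nabla\Theta_\xi)_\sigma+(\nabla\Theta_\xi)_\sigma\otimes\xi\big],$$
which is symmetric. The divergence of the first term is $\big[\sigma^{-1}\nabla g_\xi\cdot(\nabla\Theta_\xi)_\sigma+g_\xi(\Delta\Theta_\xi)_\sigma\big]\xi$. That of the second is $\sigma^{-1}(\xi\cdot\nabla g_\xi)(\nabla\Theta_\xi)_\sigma+g_\xi\big(\nabla(\xi\cdot\nabla\Theta_\xi)\big)_\sigma$, whose last term is $0$ since $\xi\cdot\nabla\Theta_\xi=0$. Hence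
$$\operatorname{div}T_\xi=g_\xi(f_\xi^2-1)_\sigma\,\xi+G^o_\xi,\qquad G^o_\xi=\sigma^{-1}\big[(\nabla g_\xi\cdot(\nabla\Theta_\xi)_\sigma)\,\xi+(\xi\cdot\nabla g_\xi)(\nabla\Theta_\xi)_\sigma\big],$$
and by (9), (10), $\|T_\xi\|_{L^1}+\|G^o_\xi\|_{L^1}\le C_a\sigma^{-1}$.

**Step 6: viscosity.** Here the dipole is used. From the definition of $w_\xi$, $\Delta w_\xi=\operatorname{div}(h_\xi\Omega_\xi)$ with
$$h_\xi=\sigma^{-1}\Delta(a_\xi\Phi_{\xi,\sigma})=\sigma a_\xi(\Delta\Phi_\xi)_\sigma+2\nabla a_\xi\cdot(\nabla\Phi_\xi)_\sigma+\sigma^{-1}(\Delta a_\xi)\Phi_{\xi,\sigma},$$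
and (8), (10) give $\|h_\xi\|_{L^1}\le C_a\sigma c$. The tensor $h_\xi\Omega_\xi$ is antisymmetric, and we need a symmetric one. Let $\Sigma_\xi=\xi\otimes A_\xi+A_\xi\otimes\xi$, so that $\Omega_\xi=\Sigma_\xi-2A_\xi\otimes\xi$. Since $\operatorname{div}(h_\xi A_\xi\otimes\xi)=A_\xi(\xi\cdot\nabla h_\xi)$,
$$-\Delta w_\xi=-\operatorname{div}(h_\xi\Sigma_\xi)+G_\xi^v,\qquad G^v_\xi=2A_\xi(\xi\cdot\nabla h_\xi).$$
The derivative $\xi\cdot\nabla$ does not see the fast variable: since $\xi\cdot\nabla\Phi_\xi=0$, $\xi\cdot\nabla h_\xi=\sigma^{-1}\Delta\big((\xi\cdot\nabla a_\xi)\Phi_{\xi,\sigma}\big)$, which is $h_\xi$ with $a_\xi$ replaced by $\xi\cdot\nabla a_\xi$. So $\|G^v_\xi\|_{L^1}\le C_a\sigma c$ as well.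

**Step 7: collecting.** Put $\pi'=\pi-\chi_R^2\rho\in C_c^\infty(U)$. Then (15), (16) and Steps 5 and 6 give
$$\operatorname{div}(v'\otimes v')-\Delta v'+\nabla\pi'=\operatorname{div}S_1+G, \tag{17}$$
$$S_1=v\otimes w+w\otimes v+\sum_\xi\big(S_\xi^c+T_\xi-h_\xi\Sigma_\xi\big),\qquad G=\sum_\xi(G^v_\xi-G^o_\xi),$$
with $S_1\in C_c^\infty(U)$ symmetric, $G\in C_c^\infty(U)$, and $\|S_1\|_{L^1}+\|G\|_{L^1}\le C_a(c+\sigma^{-1}+\sigma c)$.

**Step 8: the force $G$ is a symmetric divergence.** To apply Lemma 2 we must check its two moment conditions, and we do so without computing anything. Since $\operatorname{div}v'=0$, $\Delta v'=\operatorname{div}(\nabla v'+\nabla v'^T)$, so (17) itself says $G=\operatorname{div}Z$ with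
$$Z=v'\otimes v'-\nabla v'-\nabla v'^T+\pi'\,\mathrm{Id}-S_1\in C_c^\infty(U)\quad\text{symmetric}.$$
Hence $\int G\cdot K=-\int Z:\nabla K=0$ for all $K(x)=b+Mx$ with $M$ skew. Taking $M=0$ gives $\int G=0$, and taking $b=0$ with $K_j=x_i$, $K_i=-x_j$ and third component $0$ gives $\int(x_iG_j-x_jG_i)=0$. (The tensor $Z$ itself is of no use as a stress, as we have no smallness for it.) Lemma 2 gives a symmetric $S_2\in C_c^\infty(U)$ with $\operatorname{div}S_2=G$ and $\|S_2\|_{L^1}\le C_U\|G\|_{L^1}$. With $R'=S_1+S_2$, (4) holds for $(v',\pi',R')$, and $\|R'\|_{L^1}\le C_a(c+\sigma^{-1}+\sigma c)$.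

**Step 9: choice of parameters.** First fix $\sigma$, as large as required below. Then take $\varepsilon$ so small that $\sigma c\le\sigma^{-1}$; this is possible since $c\to0$ as $\varepsilon\to0$ and $c$ does not depend on $\sigma$. Then $c\le\sigma^{-1}\le1$, so $\|R'\|_{L^1}$ and $\|w\|_{L^q}$ are at most $C_a\sigma^{-1}$. By (13), (14), $\sqrt{32}<6$ and the choice of $\eta$,
$$\|w\|_{L^2}\le\big(32\|R\|_{L^1}+30\eta|U|+C_a\sigma^{-1}\big)^{1/2}+C_a\sigma^{-1}\le6\|R\|_{L^1}^{1/2}+\tfrac\delta4+(C_a\sigma^{-1})^{1/2}+C_a\sigma^{-1}.$$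
Since $C_a$ does not depend on $\sigma$ or $\varepsilon$, all three claims hold for $\sigma$ large enough. $\square$

## 7. Summing the corrections: proof of Theorem 1

**Step 1: the sequence.** We iterate the Proposition with geometrically decreasing errors. Start with $(v_0,\pi_0,R_0)$ from (5). Apply the Proposition inductively with $\delta_n=\tau^24^{-n}/400$ to get $(v_n,\pi_n,R_n)$ satisfying (4), with
$$\|R_{n+1}\|_{L^1}\le\delta_n,\qquad\|v_{n+1}-v_n\|_{L^q}\le\delta_n,\qquad\|v_{n+1}-v_n\|_{L^2}\le6\|R_n\|_{L^1}^{1/2}+\delta_n .$$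

**Step 2: convergence and estimates.** We have $\sum_n\delta_n^{1/2}=\frac\tau{20}\sum_n2^{-n}=\frac\tau{10}$ and $\sum_n\delta_n=\frac{\tau^2}{400}\cdot\frac43=\frac{\tau^2}{300}<\tau$. Hence
$$\sum_{n\ge0}\|v_{n+1}-v_n\|_{L^2}\le6\|R_0\|_{L^1}^{1/2}+6\sum_{n\ge0}\delta_n^{1/2}+\sum_{n\ge0}\delta_n\le6\|R_0\|_{L^1}^{1/2}+\tau .$$
So $v_n\to u$ in $L^2$, and then also in $L^q$ since all supports lie in the bounded set $U$. We get $\operatorname{supp}u\subset\overline U$, $\operatorname{div}u=0$, $\|u-v_0\|_{L^q}\le\sum_n\delta_n<\tau$ and $\|u\|_{L^2}\le\|v_0\|_{L^2}+6\|R_0\|_{L^1}^{1/2}+\tau$, which are the stated bounds.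

**Step 3: the limit equation.** It remains to produce the pressure. Since $v_n\otimes v_n\to u\otimes u$ and $R_n\to0$ in $L^1$, (4) shows that $\nabla\pi_n=\operatorname{div}R_n-\operatorname{div}(v_n\otimes v_n)+\Delta v_n$ converges in $\mathcal D'$ to $D=\Delta u-\operatorname{div}(u\otimes u)$. As a limit of gradients $D$ is curl-free on $\mathbb R^3$, hence $D=\nabla\pi$ for a distribution $\pi$. This is (3). On the connected open set $\mathbb R^3\setminus\overline U$ we have $\nabla\pi=D=0$, so $\pi$ is constant there; subtracting the constant, $\operatorname{supp}\pi\subset\overline U$. $\blacksquare$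

## 8. Rigidity at the exponent three

Let $R_j$ be the Riesz transform with symbol $-i\zeta_j/|\zeta|$. For a tensor $S$ (not necessarily symmetric) put
$$\tilde\pi(S)=R_iR_jS_{ij},\qquad V_{kl}(S)=-R_lR_jS_{kj}-R_lR_k\tilde\pi(S).$$
These operators are bounded on $L^s$ for $1<s<\infty$. Comparing symbols, $\Delta R_lR_j=-\partial_l\partial_j$; so $\Delta\tilde\pi(S)=-\partial_i\partial_jS_{ij}$ and $\Delta V_{kl}(S)=\partial_l\big(\partial_jS_{kj}+\partial_k\tilde\pi(S)\big)$.

**Lemma 3.** Let $2<p<\infty$ and let $u\in L^p(\mathbb R^3)$ be a steady solution. Then $\partial_lu_k=V_{kl}(u\otimes u)$, hence $\|\nabla u\|_{L^{p/2}}\le C_p\|u\|_{L^p}^2$. Moreover $\Delta u=\operatorname{div}(u\otimes u)+\nabla\tilde\pi(u\otimes u)$.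

*Proof.* **Step 1: a test for polynomials.** All identities will hold up to polynomials, which we must exclude. For $\varphi\in C_c^\infty(\mathbb R^3)$ and $\lambda>0$ put $\varphi_\lambda=\lambda^{-3}\varphi(\cdot/\lambda)$. If $\mathcal P=\sum_m\mathcal P_m$ is a polynomial with homogeneous parts $\mathcal P_m$, then $(\mathcal P*\varphi_\lambda)(0)=\sum_m\lambda^m\int\mathcal P_m(-y)\varphi(y)\,dy$. If this tends to $0$ as $\lambda\to\infty$ for every $\varphi$, then all the integrals vanish for every $\varphi$, so $\mathcal P=0$. Note that $\|\partial^\alpha\varphi_\lambda\|_{L^s}=\lambda^{-|\alpha|-3(1-1/s)}\|\partial^\alpha\varphi\|_{L^s}\to0$ as $\lambda\to\infty$ for every $s>1$ and every $\alpha$.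

**Step 2: the pressure.** We identify $\nabla\pi$. Let $S=u\otimes u\in L^{p/2}$, with $p/2>1$, and $\tilde\pi=\tilde\pi(S)\in L^{p/2}$. The divergence of (3) gives $\Delta\pi=-\partial_i\partial_jS_{ij}=\Delta\tilde\pi$. So
$$Q:=\nabla(\pi-\tilde\pi)=\Delta u-\operatorname{div}S-\nabla\tilde\pi$$
is harmonic, and tempered by the right-hand expression; its Fourier transform is supported at the origin, so $Q$ is a polynomial. Now
$$(Q_k*\varphi_\lambda)(0)=(u_k*\Delta\varphi_\lambda)(0)-(S_{kj}*\partial_j\varphi_\lambda)(0)-(\tilde\pi*\partial_k\varphi_\lambda)(0)\to0$$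
by Hölder's inequality and Step 1, with $u\in L^p$ and $S,\tilde\pi\in L^{p/2}$. So $Q=0$, which is the last claim.

**Step 3: the gradient.** Let $\mathcal P=\partial_lu_k-V_{kl}(S)$, a tempered distribution. By Step 2, $\Delta\mathcal P=\partial_l(\Delta u_k-\partial_jS_{kj}-\partial_k\tilde\pi)=0$, so $\mathcal P$ is a polynomial. As $(\mathcal P*\varphi_\lambda)(0)=(u_k*\partial_l\varphi_\lambda)(0)-(V_{kl}(S)*\varphi_\lambda)(0)\to0$, $\mathcal P=0$. The norm bound is the boundedness of $V$ on $L^{p/2}$. $\square$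

**Proof of Theorem 2.** Let $u\in L^3$ be a steady solution. The energy computation for smooth fields in Section 2 needs $\nabla u\in L^2$, so we first improve integrability.

**Step 1: an integral equation.** We rewrite the equation as a fixed point problem. Define
$$N_k(S)=(-\Delta)^{-1/2}\big(R_jS_{kj}+R_k\tilde\pi(S)\big).$$
By the Hardy–Littlewood–Sobolev inequality, $N:L^m\to L^s$ is bounded for $1<m<3$, $\frac1s=\frac1m-\frac13$. Since $\partial_l(-\Delta)^{-1/2}=-R_l$, we have $\partial_lN_k=V_{kl}$. With $m=\frac32$, $N(u\otimes u)\in L^3$. By Lemma 3, $u-N(u\otimes u)$ has zero gradient and lies in $L^3$, so it is $0$: $u=N(u\otimes u)$.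

**Step 2: $u\in L^4$.** We split off a part of $u$ that is small in $L^3$. Let $u_b=u\,1_{\{\mu^{-1}\le|u|\le\mu\}}$ and $u_s=u-u_b$. Then $u_b\in L^1\cap L^\infty$, since it is bounded and $\{|u|\ge\mu^{-1}\}$ has finite measure, and $\|u_s\|_{L^3}\to0$ as $\mu\to\infty$ by dominated convergence. For $s\in\{3,4\}$, Hölder with $\frac1m=\frac13+\frac1s$ (so $m=\frac32$, respectively $m=\frac{12}7$) and Step 1 give
$$\|N(u_s\otimes z)\|_{L^s}\le C\|u_s\|_{L^3}\|z\|_{L^s}\le\tfrac12\|z\|_{L^s}$$
for $\mu$ large. Also $g=N(u_b\otimes u)\in L^3\cap L^4$, since $u_b\otimes u\in L^{3/2}\cap L^{12/7}$ ($u\in L^3$, and $u_b\in L^3\cap L^4$). So $z\mapsto N(u_s\otimes z)+g$ is a contraction on $L^3$ and on $L^3\cap L^4$. In $L^3$ its unique fixed point is $u$, because $N(u_s\otimes u)+N(u_b\otimes u)=N(u\otimes u)=u$. The fixed point in $L^3\cap L^4$ is also a fixed point in $L^3$, so it is $u$. Hence $u\in L^4$, and $u\otimes u$, $\tilde\pi=\tilde\pi(u\otimes u)$ and $\nabla u=V(u\otimes u)$ lie in $L^2$.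 Also $\tilde\pi\in L^{3/2}$.

**Step 3: the local energy identity.** We now test the equation with a cut-off of $u$. Let $\eta_\varrho(x)=\eta(x/\varrho)$ with $\eta\in C_c^\infty(B_2)$, $\eta\ge0$, $\eta=1$ on $B_1$ (balls of $\mathbb R^3$ centered at $0$). By Lemma 3, $-\Delta u+\operatorname{div}(u\otimes u)+\nabla\tilde\pi=0$. As $\nabla u,u\otimes u,\tilde\pi\in L^2$, we may test with the compactly supported field $\eta_\varrho u\in H^1$. Using $\int\frac12\nabla\eta_\varrho\cdot\nabla|u|^2=-\frac12\int|u|^2\Delta\eta_\varrho$ and $\operatorname{div}(\eta_\varrho u)=u\cdot\nabla\eta_\varrho$,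
$$\int\eta_\varrho|\nabla u|^2=\tfrac12\int|u|^2\Delta\eta_\varrho+\int u_iu_j\,\partial_j(\eta_\varrho u_i)+\int\tilde\pi\,u\cdot\nabla\eta_\varrho. \tag{18}$$
The middle integral is $\int|u|^2\,u\cdot\nabla\eta_\varrho+\int\eta_\varrho\,u_ju_i\,\partial_ju_i$. For smooth $z$, testing $\operatorname{div}u=0$ with $\eta_\varrho\frac{|z|^2}2$ gives
$$\int\eta_\varrho\,u_jz_i\,\partial_jz_i=\int\eta_\varrho\,u\cdot\nabla\tfrac{|z|^2}2=-\tfrac12\int|z|^2\,u\cdot\nabla\eta_\varrho .$$
Both ends are continuous in $z\in L^4_{\rm loc}$, $\nabla z\in L^2_{\rm loc}$, because $u\in L^4$. Letting mollifications $z\to u$, we get the identity for $z=u$, and the middle integral in (18) equals $\frac12\int|u|^2\,u\cdot\nabla\eta_\varrho$.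

**Step 4: $\varrho\to\infty$.** By Hölder, $\int_{B_{2\varrho}}|u|^2\le C\varrho\,\|u\|_{L^3}^2$. Thus
$$\int\eta_\varrho|\nabla u|^2\le C\varrho^{-2}\,\varrho\,\|u\|_{L^3}^2+C\varrho^{-1}\big(\|u\|_{L^3}^3+\|\tilde\pi\|_{L^{3/2}}\|u\|_{L^3}\big)\to0 .$$
So $\nabla u=0$, $u$ is constant, and $u\in L^3$ forces $u=0$. The second statement of the theorem follows: a compactly supported $u\in L^3_{\rm loc}$ is in $L^3$. $\blacksquare$

## 9. Weak limits of steady solutions at and above the exponent two

**Proof of Theorem 3(a).** We apply Theorem 1 with better and better accuracy. Choose an open ball $U$ containing $\operatorname{supp}v$, a sequence $q_n\uparrow2$ in $[1,2)$, and apply Theorem 1 with $v_0=v$, $q=q_n$, $\tau=\frac1n$. The resulting steady solutions $u_n$ are supported in $\overline U$ and bounded in $L^2$, since the $L^2$ bound of Theorem 1 depends only on $v$ and $\tau\le1$. For fixed $q\in[1,2)$ and $n$ with $q_n\ge q$, Hölder on $\overline U$ gives $\|u_n-v\|_{L^q}\le|U|^{1/q-1/q_n}\,\frac1n\to0$.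 A sequence bounded in $L^2$ that converges to $v$ in $L^q$ converges to $v$ weakly in $L^2$. $\blacksquare$

**Proof of Theorem 3(b).** Here the gradient bound of Lemma 3 gives compactness. Let the steady solutions $u_n$ be bounded in $L^p$, $2<p<\infty$. By Lemma 3, $\nabla u_n$ is bounded in $L^{p/2}$, so $u_n$ is bounded in $W^{1,1}$ on every ball. By Rellich's theorem and a diagonal argument a subsequence converges in $L^1_{\rm loc}$. Since $1<2<p$, interpolating the $L^2$ norm on a ball between the $L^1$ norm, which is Cauchy along the subsequence, and the bounded $L^p$ norm shows convergence in $L^2_{\rm loc}$ to some $u$. Passing to a further subsequence, $u_n\to u$ also weakly in $L^p$, as $1<p<\infty$; in particular $u\in L^p$.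

It remains to see that $u$ is a steady solution. Clearly $\operatorname{div}u=0$. As $u_n\otimes u_n\to u\otimes u$ in $L^1_{\rm loc}$, the gradients $\nabla\pi_n=\Delta u_n-\operatorname{div}(u_n\otimes u_n)$ converge in $\mathcal D'$ to $\Delta u-\operatorname{div}(u\otimes u)$. This limit is curl-free on $\mathbb R^3$, hence equal to $\nabla\pi$ for some distribution $\pi$, and (3) holds. $\blacksquare$
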